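\title{Cyclicity of the peripheral spectrum of positive semigroups and positive operators}

\begin{abstract}
Let $H$ generate a positive $C_0$-semigroup on a Banach lattice, with nonempty spectrum and spectral bound $m_H$. We prove that $m_H+iy\in\sigma(H)$ implies $m_H+iny\in\sigma(H)$ for all integers $n$. This was known under a growth condition on the resolvent; we show that the condition can be omitted. The same method gives the cyclicity of the peripheral spectrum of every bounded positive operator and a description of all sets that occur as peripheral spectra. The proof rests on one inequality between the norms of the Fourier coefficients of a positive operator-valued map on $C(\mathbb T)$. It combines a quantitative form of the equality case of the triangle inequality with H\"older's inequality and a three-lines lemma.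
\end{abstract}

\section{The peripheral spectrum}\label{sec:intro}

Let $\mathcal B$ be a real or complex Banach lattice (conventions are recalled in Section~\ref{sec:prelim}). A $C_0$-semigroup on $\mathcal B$ is a family $(S_t)_{t\ge0}$ of bounded operators with $S_0=I$, $S_{s+t}=S_sS_t$ and $t\mapsto S_tv$ continuous for each $v$. Its generator is the closed operator $Hv=\lim_{t\downarrow0}t^{-1}(S_tv-v)$, defined on those $v$ for which the limit exists, and the semigroup is \emph{positive} if $S_tv\ge0$ whenever $v\ge0$. If $\mathcal B$ is real, spectra are taken in the complexification. We write $R(\mu,H)=(\mu I-H)^{-1}$ and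
\[
m_H=\sup\{\operatorname{Re}w: w\in\sigma(H)\}
\]
for the spectral bound. The \emph{peripheral spectrum} of $H$ is the set of $w\in\sigma(H)$ with $\operatorname{Re}w=m_H$. An eigenvalue $w$ of $H$ with eigenvector $v$ gives the orbit $S_tv=e^{wt}v$, so a peripheral eigenvalue $m_H+iy$ is a mode of largest growth rate that oscillates with frequency $y$. Which sets of frequencies can occur?

Without positivity there is no reason for any structure: rotation of the plane $\mathbb R^2$ by the angle $t$ has a generator with spectrum $\{i,-i\}$. With positivity, two constraints are immediate. The operators $S_t$ commute with complex conjugation, so the frequencies are symmetric under $y\mapsto-y$. And it is known that $m_H\in\sigma(H)$ whenever $\sigma(H)\neq\emptyset$ (a short proof is in Lemma~\ref{lem:bound}), so the frequency $0$ occurs. The translation group $(S_tv)(x)=v(x+t)$ on $C(\mathbb R/2\pi\mathbb Z)$ suggests more. It consists of contractions, $m_H=0$, and the eigenfunction $u(x)=e^{ix}$ with $S_tu=e^{it}u$ brings with it the eigenfunctions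 $u^n$ with $S_tu^n=e^{int}u^n$. One is led to guess that every integer multiple of a frequency is a frequency.

The following theorem is known: if $\sigma(H)\ne\emptyset$ and
\begin{equation}\label{eq:growth}
\sup_{\lambda>m_H,\ \lambda\in\mathbb R}(\lambda-m_H)\,\|R(\lambda,H)\|<\infty ,
\end{equation}
then $m_H+iy\in\sigma(H)$ implies $m_H+iny\in\sigma(H)$ for all $n\in\mathbb Z$. Condition \eqref{eq:growth} says that the resolvent blows up at $m_H$ no faster than a simple pole. It fails in simple examples. On $C(\mathbb R/2\pi\mathbb Z)^2$ let $S_t(v_1,v_2)=\bigl(v_1(\cdot+t),\,v_2(\cdot+t)+t\,v_1(\cdot+t)\bigr)$. Then $\|S_t\|\le1+t$ and $m_H=0$, and $R(\lambda,H)(1,0)=\int_0^\infty e^{-\lambda t}(1,t)\,dt=(\lambda^{-1},\lambda^{-2})$ violates \eqref{eq:growth}; yet every $in$ is an eigenvalue, with eigenvector $(0,u^n)$. The problem is to decide whether \eqref{eq:growth} can be omitted in general. It can.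

\begin{theorem}\label{thm:semigroup}
Let $H$ generate a positive $C_0$-semigroup on a Banach lattice, with $\sigma(H)\neq\emptyset$. If $m_H+iy\in\sigma(H)$, $y\in\mathbb R$, then $m_H+iny\in\sigma(H)$ for all $n\in\mathbb Z$.
\end{theorem}

The method applies to a single operator as well. Let $r(\cdot)$ denote the spectral radius and $\mathbb T=\{\omega\in\mathbb C:|\omega|=1\}$.

\begin{theorem}\label{thm:operator}
Let $Q$ be a bounded positive operator on a Banach lattice with $r=r(Q)>0$. If $re^{i\theta}\in\sigma(Q)$, then $re^{in\theta}\in\sigma(Q)$ for all $n\in\mathbb Z$.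
\end{theorem}

There are no further constraints on peripheral spectra.

\begin{theorem}\label{thm:sets}
A set $\Gamma\subset\mathbb R$ is of the form $\{y: m_H+iy\in\sigma(H)\}$ for some positive $C_0$-semigroup with $\sigma(H)\ne\emptyset$ if and only if $\Gamma$ is closed, $0\in\Gamma$ and $\mathbb Z\,\Gamma\subset\Gamma$. A set $\Gamma\subset \mathbb T$ is of the form $\sigma(Q)\cap\mathbb T$ for some positive $Q$ with $r(Q)=1$ if and only if $\Gamma$ is closed, nonempty, and $\omega\in\Gamma$ implies $\omega^n\in\Gamma$ for all $n\in\mathbb Z$.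
\end{theorem}

For instance, $\mathbb Z\cup\sqrt2\,\mathbb Z$ occurs, so the set of frequencies need not be a group.

Section~\ref{sec:matrices} shows the idea on matrices. Section~\ref{sec:reduction} states the key inequality (Proposition~\ref{prop:key}) and deduces Theorems~\ref{thm:semigroup} and~\ref{thm:operator} from it; Section~\ref{sec:proof} proves the inequality, and Section~\ref{sec:sets} proves Theorem~\ref{thm:sets}.

\section{Nonnegative matrices and the triangle inequality}\label{sec:matrices}

Let $Q$ be a matrix with entries $Q(x,y)\ge0$ indexed by a finite set $K$, and let $Qz=e^{i\theta}z$, $z\neq0$. Put $f=|z|$ (pointwise), and $u=z/f$ on $\{f>0\}$. The triangle inequality gives $f=|Qz|\le Qf$.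

Suppose first that $Qf=f$. (This is automatic if all column sums of $Q$ are at most $1$, for then the entries of $Qf-f\ge0$ have sum at most $0$.) Fix $x$ with $f(x)>0$ and let $h(y)=e^{-i\theta}u(y)\overline{u(x)}$, a number of modulus $1$. Then
\[
\sum_{f(y)>0}Q(x,y)f(y)h(y)=f(x)=\sum_{f(y)>0}Q(x,y)f(y),
\]
which forces $h(y)=1$ whenever $Q(x,y)f(y)>0$. Hence $h$ can be replaced by $h^n$, and this says $Q(u^nf)(x)=e^{in\theta}u(x)^nf(x)$. Where $f(x)=0$ we have $|Q(u^nf)(x)|\le Qf(x)=0$. So $u^nf$, extended by $0$, is an eigenvector for $e^{in\theta}$: cyclicity is the equality case of the triangle inequality.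

In general $Qf\neq f$, even when $r(Q)=1$. Since real matrices have spectra symmetric under conjugation, a first interesting implication is $i\in\sigma(Q)\Rightarrow-1\in\sigma(Q)$.

\begin{example}\label{ex:five}
Let $K=\mathbb Z/4\mathbb Z\cup\{*\}$ and $(Qv)(j)=v(j+1)$, $(Qv)(*)=v(*)+\sqrt2\,v(0)$. The matrix is block triangular and $r(Q)=1$. The vector $z(j)=i^j$, $z(*)=e^{-3\pi i/4}$ satisfies $Qz=iz$, because $e^{-3\pi i/4}+\sqrt2=e^{-\pi i/4}$. Here $f=1$, $u=z$, and $Q^kf$ equals $1$ on the cycle and $1+k\sqrt2$ at $*$. The candidate $u^2$ is not an eigenvector: $u^2(*)=i$ and $(Qu^2)(*)=i+\sqrt2\ne-i$.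

Give up eigenvectors and consider $A=\frac12(I-Q)$. Its eigenvalues are $\frac12(1-w)$ with $w\in\sigma(Q)$, $|w|\le1$, so $r(A)\ge1$ if and only if $-1\in\sigma(Q)$. To bound $\|A^m\|$ from below in a lattice norm we look for a vector $b$ with $|A^mb|\ge|b|$ pointwise. The vector $u^2$ fails at $*$, where $|Au^2|=1/\sqrt2$. But the ratio $f/Q^kf$ detects the bad point: $b=\lim_k u^2f\cdot(f/Q^kf)$ equals $(-1)^j$ on the cycle and $0$ at $*$. On the cycle $(A^mb)(j)=(-1)^j$, so $|A^mb|\ge|b|$ everywhere, $\|A^m\|\ge1$ for all $m$, and $-1\in\sigma(Q)$.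
\end{example}

The general proof has the same three ingredients: an averaged operator whose spectral radius detects one point of the spectrum, the triangle inequality at points where it is nearly an equality, and a weight built from $f/Q^kf$ that suppresses the other points. What is lost in infinite dimensions is the clean dichotomy between the cycle and the point $*$. The relative defect $Qf/f-1$ may take all values in $[0,\infty)$, and the argument has to be quantitative.

\section{Banach lattices and spectra}\label{sec:prelim}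

A \emph{real Banach lattice} is a real vector lattice $E$ with a complete norm such that $|v|\le|w|$ implies $\|v\|\le\|w\|$. In the complexification $E_{\mathbb C}=E\oplus iE$, the supremum $|z|=\sup_\theta\operatorname{Re}(e^{-i\theta}z)$ exists in $E$, satisfies $|z+w|\le|z|+|w|$ and $|cz|=|c|\,|z|$, and the norm is $\|z\|=\|\,|z|\,\|$. A \emph{complex Banach lattice} is a space of the form $E_{\mathbb C}$. Operators on $E$ are extended to $E_{\mathbb C}$ by linearity, so we always work on $E_{\mathbb C}$. We use the following facts.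

\begin{itemize}
\item[(L1)] If $T$ is positive, then $|Tz|\le T|z|$, since $\operatorname{Re}(e^{-i\theta}Tz)=T\operatorname{Re}(e^{-i\theta}z)\le T|z|$. The same argument, with the closedness of the positive cone, gives $|\int v\,d\nu|\le\int|v|\,d\nu$ for Bochner integrals against a positive measure.
\item[(L2)] For $z=a+ib$ let $s_N(z)$ be the supremum of the $N$ elements $\operatorname{Re}(e^{-2\pi ij/N}z)$. Every angle is within $\pi/N$ of some $2\pi j/N$, and sine and cosine are $1$-Lipschitz, so $s_N(z)\le|z|\le s_N(z)+\frac\pi N(|a|+|b|)$. Thus the modulus is a norm limit of finite lattice expressions in $a$ and $b$.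
\item[(L3)] The bounded sequences in $E$ form a Banach lattice $\ell^\infty(E)$, and the null sequences form a closed ideal $c_0(E)$. The quotient $\hat E=\ell^\infty(E)/c_0(E)$ is a Banach lattice with coordinatewise lattice operations and $\|[v_k]\|=\limsup_k\|v_k\|$. By (L2), $|[z_k]|=[\,|z_k|\,]$ also for complex sequences, so $\hat E_{\mathbb C}=\ell^\infty(E_{\mathbb C})/c_0(E_{\mathbb C})$ with norm $\limsup_k\|z_k\|$.
\item[(L4)] (Kakutani's theorem.) For $0\ne F\ge0$ in $E$, the principal ideal $E_F=\{v:|v|\le cF\text{ for some }c\}$ with the norm $\|v\|_\infty=\inf\{c:|v|\le cF\}$ is isometrically lattice isomorphic to the real space $C(K;\mathbb R)$ for a compact Hausdorff space $K$, with $F$ corresponding to $1$.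
\end{itemize}

From spectral theory we need: $r(A)=\lim_m\|A^m\|^{1/m}$ for bounded $A$; and, for a closed operator $H$ with $\sigma(H)\neq\emptyset$ and $\mu\notin\sigma(H)$, the identity $\sigma(R(\mu,H))\setminus\{0\}=\{(\mu-w)^{-1}:w\in\sigma(H)\}$, which gives
\begin{equation}\label{eq:dist}
\|R(\mu,H)\|\ge r(R(\mu,H))=\frac1{\operatorname{dist}(\mu,\sigma(H))}.
\end{equation}
The \emph{growth bound} of a $C_0$-semigroup is $\omega_0=\inf\{\omega:\sup_te^{-\omega t}\|S_t\|<\infty\}<\infty$. For $\operatorname{Re}\mu>\omega_0$ we have $\mu\notin\sigma(H)$ and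
\begin{equation}\label{eq:laplace}
R(\mu,H)^mv=\int_0^\infty\frac{t^{m-1}}{(m-1)!}\,e^{-\mu t}S_tv\,dt\qquad(m\ge1).
\end{equation}
In particular $m_H\le\omega_0$, and $m_H$ is finite if $\sigma(H)\ne\emptyset$.

\begin{lemma}\label{lem:approx}
Let $H$ be closed, and let $\zeta\in\sigma(H)$ be the limit of points $\mu_k\notin\sigma(H)$. Then there are unit vectors $x_k$ in the domain of $H$ with $(\zeta-H)x_k\to0$.
\end{lemma}

\begin{proof}
Let $d_k=|\mu_k-\zeta|$. By \eqref{eq:dist}, $\|R(\mu_k,H)\|\ge1/d_k$, so there are unit vectors $w_k$ with $\|R(\mu_k,H)w_k\|\ge1/(2d_k)$. Normalizing $R(\mu_k,H)w_k$ gives unit vectors $x_k$ with $\|(\mu_k-H)x_k\|\le2d_k$, hence $\|(\zeta-H)x_k\|\le3d_k$.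
\end{proof}

\begin{lemma}\label{lem:bound}
If $H$ generates a positive $C_0$-semigroup and $\sigma(H)\ne\emptyset$, then $m_H\in\sigma(H)$.
\end{lemma}

\begin{proof}
Fix $\lambda>\omega_0$. By \eqref{eq:laplace} and (L1), $|R(\lambda+i\eta,H)^mv|\le R(\lambda,H)^m|v|$ for real $\eta$, so $r(R(\lambda+i\eta,H))\le r(R(\lambda,H))$. By \eqref{eq:dist}, $\operatorname{dist}(\lambda,\sigma(H))\le\operatorname{dist}(\lambda+i\eta,\sigma(H))$. For $w\in\sigma(H)$ the choice $\eta=\operatorname{Im}w$ bounds the right side by $\lambda-\operatorname{Re}w$, whence $\operatorname{dist}(\lambda,\sigma(H))\le\lambda-m_H$. The distance is attained at some $w_0$ in the closed set $\sigma(H)$, and $\operatorname{Re}w_0\le m_H$ together with $|\lambda-w_0|\le\lambda-m_H$ forces $w_0=m_H$.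
\end{proof}

\section{The key inequality and its consequences}\label{sec:reduction}

The operators $\frac12(I+e^{-ij\theta}Q)$, of which $A$ in Example~\ref{ex:five} is the case $\theta=\pi/2$, $j=2$, are the Fourier coefficients of one object: the measure on $\mathbb T$ with the positive operators $\frac12I$ and $\frac12Q$ as masses at $1$ and $e^{-i\theta}$. Their powers and the resolvents of $H$ along a vertical line have the same form. The next statement covers all of them. Let $\chi_n(\omega)=\omega^n$, and let $\mathcal L(E_{\mathbb C})$ be the space of bounded operators.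

\begin{proposition}\label{prop:key}
Let $E$ be a real Banach lattice and $\Phi:C(\mathbb T)\to\mathcal L(E_{\mathbb C})$ a linear map with
\begin{itemize}
\item[(P1)] $\Phi(\varphi)v\ge0$ if $\varphi\ge 0$ and $v\ge0$;
\item[(P2)] $|\Phi(\varphi)v|\le\|\varphi\|_\infty\,\Phi(1)|v|$ for all $\varphi\in C(\mathbb T)$, $v\in E_{\mathbb C}$.
\end{itemize}
Suppose $r(\Phi(1))\le1$ and there are $x_k\in E_{\mathbb C}$ with $\|x_k\|=1$ and $\|\Phi(\chi_1)x_k-x_k\|\to0$. Then for every $n\in\mathbb Z\setminus\{0\}$
\[
\|\Phi(\chi_n)\|\cdot\|\Phi(1)\|^{\,n^2-1}\ \ge\ 1 .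
\]
\end{proposition}

The norm $\|\Phi(1)\|$ may be large, so a single application says little. But the exponent does not depend on $\Phi$, and applying the inequality to powers turns norms into spectral radii.

\begin{corollary}\label{cor:radii}
Let $A_j\in\mathcal L(E_{\mathbb C})$, $j\in\mathbb Z$. Suppose that for each $m\ge1$ there is a linear map $\Phi_m$ with \emph{(P1)}, \emph{(P2)} and $\Phi_m(\chi_j)=A_j^m$ for all $j$. If $r(A_0)\le1$ and $A_1x_k-x_k\to0$ for some unit vectors $x_k$, then $r(A_n)\ge1$ for all $n\in\mathbb Z$.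
\end{corollary}

\begin{proof}
We have $r(\Phi_m(1))=r(A_0)^m\le1$ and $A_1^mx_k-x_k=(I+A_1+\dots+A_1^{m-1})(A_1x_k-x_k)\to0$. For $n\neq0$, Proposition~\ref{prop:key} gives $\|A_n^m\|\,\|A_0^m\|^{n^2-1}\ge1$. Taking $m$-th roots and letting $m\to\infty$ gives $r(A_n)\,r(A_0)^{n^2-1}\ge1$, so $r(A_n)\ge1$. For $n=0$, (P2) gives $|A_1^mv|\le A_0^m|v|$, hence $r(A_0)\ge r(A_1)\ge1$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:operator}]
Dividing by $r$, assume $r(Q)=1$ and $e^{i\theta}\in\sigma(Q)$. The maps $\varphi\mapsto\varphi(e^{-im\theta})Q^m$ would be useless, because all their Fourier coefficients have the same norm; averaging with $I$ is what separates the points of $\mathbb T$. Put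
\[
A_j=\tfrac12\bigl(I+e^{-ij\theta}Q\bigr),\qquad\Phi_m(\varphi)=2^{-m}\sum_{l=0}^m\binom ml\varphi(e^{-il\theta})\,Q^l .
\]
The binomial theorem gives $\Phi_m(\chi_j)=A_j^m$. (P1) holds because $Q^l$ is positive, and (P2) follows from the triangle inequality and $|Q^lv|\le Q^l|v|$. The spectrum of $A_j$ consists of the points $\frac12(1+e^{-ij\theta}w)$, $w\in\sigma(Q)$. For $|w'|\le1$ we have $|1+w'|\le2$ with equality only for $w'=1$; as $\sigma(Q)$ is compact, $r(A_j)\le1$, with equality if and only if $e^{ij\theta}\in\sigma(Q)$. Lemma~\ref{lem:approx} with $\mu_k=(1+\frac1k)e^{i\theta}$ gives unit vectors $x_k$ with $A_1x_k-x_k=-\frac12e^{-i\theta}(e^{i\theta}-Q)x_k\to0$. By Corollary~\ref{cor:radii}, $r(A_n)\ge1$, that is, $e^{in\theta}\in\sigma(Q)$.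
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:semigroup}]
Replacing $S_t$ by $e^{-m_Ht}S_t$, whose generator is $H-m_HI$, we may assume $m_H=0$ and $iy\in\sigma(H)$. We know nothing about the resolvent near the imaginary axis, so we look at the spectrum from far away: fix $\lambda>\omega_0$, so that $\lambda>0$ because $\omega_0\ge m_H=0$, and put
\[
A_j=\lambda R(\lambda+ijy,H),\qquad\Phi_m(\varphi)v=\int_0^\infty\frac{\lambda^mt^{m-1}e^{-\lambda t}}{(m-1)!}\,\varphi(e^{-iyt})\,S_tv\,dt .
\]
The integral converges absolutely since $\lambda>\omega_0$. (P1) holds because $S_t$ is positive, (P2) follows from (L1), and \eqref{eq:laplace} with $\mu=\lambda+ijy$ gives $\Phi_m(\chi_j)=A_j^m$. By \eqref{eq:dist}, $r(A_j)=\lambda/\operatorname{dist}(\lambda+ijy,\sigma(H))$. The closed set $\sigma(H)$ lies in the half-plane $\operatorname{Re}w\le0$, all of whose points are at distance at least $\lambda$ from $\lambda+ijy$, with equality only for $w=ijy$. Since the distance to $\sigma(H)$ is attained, $r(A_j)\le1$, with equality if and only if $ijy\in\sigma(H)$.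 Lemma~\ref{lem:approx} with $\mu_k=iy+\frac1k$ gives unit vectors $x_k$ with $(iy-H)x_k\to0$, and
\[
A_1x_k-x_k=R(\lambda+iy,H)\bigl(\lambda-(\lambda+iy-H)\bigr)x_k=-R(\lambda+iy,H)(iy-H)x_k\to0 .
\]
By Corollary~\ref{cor:radii}, $r(A_n)\ge1$, that is, $iny\in\sigma(H)$.
\end{proof}

\section{Proof of the key inequality}\label{sec:proof}

Fix $n\ne0$ and write $T=\Phi(1)$, $T_j=\Phi(\chi_j)$. The computations of Section~\ref{sec:matrices} need an exact eigenvector, pointwise products and powers, and a kernel. We first provide all three.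

\subsection{An eigenvector, a function space and a kernel}\label{sub:model}

On the lattice $\hat E$ of (L3) define $\hat\Phi(\varphi)[z_k]=[\Phi(\varphi)z_k]$. A positive class $[v_k]$ equals $[\,|v_k|\,]$, so (P1) holds for $\hat\Phi$, and (P2) holds because moduli are coordinatewise. The formula for the norm gives $\|\hat\Phi(\varphi)\|\le\|\Phi(\varphi)\|$ and $\|\hat\Phi(1)^k\|\le\|\Phi(1)^k\|$, so $r(\hat\Phi(1))\le1$. The class $z=[x_k]$ has norm $1$ and $\hat\Phi(\chi_1)z=z$. Since $n^2-1\ge0$, the inequality for $\hat\Phi$ implies the one for $\Phi$. So we may assume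
\[
T_1z=z,\qquad z\ne0,\qquad f:=|z|.
\]
By (P2), $f=|T_1z|\le Tf$. As $T$ is positive, $a_k:=T^kf$ satisfies $f=a_0\le a_1\le\cdots$, and $\|T\|\ge1$.

We want a principal ideal that contains $z$ and is invariant under all $\Phi(\varphi)$. Let $F=\sum_{k\ge0}2^{-k}T^kf$, which converges because $r(T)<2$. Then $TF=2(F-f)\le2F$ and $a_k\le2^kF$. Identify $E_F$ with $C(K;\mathbb R)$ by (L4), and $E_F+iE_F=\{v\in E_{\mathbb C}:|v|\le cF\text{ for some }c\}$ with the complex space $C(K)$. For $v=a+ib$ in it, the inequalities in (L2) hold pointwise on $K$ and $s_N(v)(x)\to|v(x)|$, so the modulus of $E_{\mathbb C}$ is the pointwise modulus. By (P2), $|\Phi(\varphi)v|\le\|\varphi\|_\infty\|v\|_\infty TF$, so $\Phi(\varphi)$ maps $C(K)$ to itself and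
\begin{equation}\label{eq:bilinear}
\|\Phi(\varphi)v\|_\infty\le2\|\varphi\|_\infty\|v\|_\infty .
\end{equation}
The elements $z,f,a_k$ are now continuous functions on $K$. The norm $\|\cdot\|$ of $E_{\mathbb C}$ is a lattice norm on $C(K)$ with $\|v\|\le\|F\|\,\|v\|_\infty$; it is the norm in which the operator norms in the proposition are measured. It obeys a H\"older inequality: for $0\le a,b\in C(K)$ and $0<\alpha<1$,
\begin{equation}\label{eq:holder}
\|a^\alpha b^{1-\alpha}\|\le\|a\|^\alpha\|b\|^{1-\alpha}.
\end{equation}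
Indeed, for $a,b\neq0$ Young's inequality gives $(a/\|a\|)^\alpha(b/\|b\|)^{1-\alpha}\le\alpha a/\|a\|+(1-\alpha)b/\|b\|$ pointwise, and the right side has norm at most $1$.

The role of the matrix row $Q(x,\cdot)$ is played by a measure that also records the phase $\omega$.

\begin{lemma}\label{lem:kernel}
For each $x\in K$ there is a finite positive Radon measure $M_x$ on $\mathbb T\times K$ with
\[
(\Phi(\varphi)v)(x)=\int\varphi(\omega)v(y)\,dM_x(\omega,y)\qquad(\varphi\in C(\mathbb T),\ v\in C(K)).
\]
\end{lemma}

\begin{proof}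
Let $\mathcal D\subset C(\mathbb T\times K)$ be the algebra of finite sums $\Psi(\omega,y)=\sum_i\varphi_i(\omega)v_i(y)$. Take a continuous partition of unity $(\psi_j)$ on $\mathbb T$ with each $\psi_j$ supported in an arc of length at most $\delta$, and points $\omega_j$ in these arcs. Then $\tilde\varphi_i=\sum_j\varphi_i(\omega_j)\psi_j\to\varphi_i$ uniformly as $\delta\to0$, by uniform continuity. By bilinearity and \eqref{eq:bilinear},
\[
\sum_j\bigl(\Phi(\psi_j)\Psi(\omega_j,\cdot)\bigr)(x)=\sum_i\bigl(\Phi(\tilde\varphi_i)v_i\bigr)(x)\longrightarrow\sum_i\bigl(\Phi(\varphi_i)v_i\bigr)(x)=:\ell(\Psi).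
\]
The left side depends only on the function $\Psi$, and by (P1) it is nonnegative if $\Psi\ge0$. So $\ell$ is a well-defined linear functional on $\mathcal D$, nonnegative on nonnegative functions. For real $\Psi\in\mathcal D$, applying this to $\|\Psi\|_\infty\pm\Psi$ shows that $\ell(\Psi)$ is real with $|\ell(\Psi)|\le\ell(1)\|\Psi\|_\infty$. The real functions in $\mathcal D$ are dense in $C(\mathbb T\times K;\mathbb R)$ by the Stone--Weierstrass theorem, so $\ell$ extends continuously. The extension is positive: if real $\Psi_j\in\mathcal D$ converge uniformly to $\Psi\ge0$, then $\Psi_j+\|\Psi-\Psi_j\|_\infty$ are nonnegative elements of $\mathcal D$ with the same limit. The Riesz representation theorem gives $M_x$, and the formula extends to complex $\Psi\in\mathcal D$ because $\mathcal D$ is closed under conjugation.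
\end{proof}

\subsection{The defect in the triangle inequality}\label{sub:defect}

Let $\Omega=\{f>0\}$, an open subset of $K$. On $\Omega$ put
\[
u=z/f,\qquad g=Tf/f-1\ge0 .
\]
Thus $|u|=1$, and $g$ is the relative defect in the inequality $|T_1z|\le T|z|$. We use repeatedly that a continuous function on $\Omega$ bounded in modulus by $f$ becomes an element of $C(K)$ when extended by $0$. The equality case of Section~\ref{sec:matrices} is the case $g=0$ of the following estimate.

\begin{lemma}\label{lem:defect}
On $\Omega$ we have $|T_n(u^nf)|\ge\bigl(1-(n^2-1)g\bigr)f$.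
\end{lemma}

\begin{proof}
Fix $x\in\Omega$; integrals are over $\mathbb T\times\Omega$, off which $f(y)$ vanishes. Let $h(\omega,y)=\omega\,u(y)\overline{u(x)}$, so $|h|=1$. The equation $T_1z=z$ at $x$ reads $\int hf\,dM_x=f(x)$, while $\int f\,dM_x=(1+g(x))f(x)$. Hence $\int(1-\operatorname{Re}h)f\,dM_x=g(x)f(x)$. From $|\sin n\psi|\le|n|\,|\sin\psi|$ we get $1-\cos n\phi=2\sin^2\frac{n\phi}2\le n^2(1-\cos\phi)$, so $1-\operatorname{Re}h^n\le n^2(1-\operatorname{Re}h)$. Since $\int h^nf\,dM_x=\overline{u(x)}^{\,n}\,T_n(u^nf)(x)$,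
\[
|T_n(u^nf)(x)|\ge\int f\,dM_x-\int(1-\operatorname{Re}h^n)f\,dM_x\ge\bigl(1+g(x)-n^2g(x)\bigr)f(x).\qedhere
\]
\end{proof}

A defect $g$ costs $T_n$ a factor $1-(n^2-1)g$ and gains $T$ a factor $1+g$. In the product $(1-(n^2-1)g)(1+g)^{n^2-1}$ the two cancel to first order, which explains the exponent in the proposition. A slightly larger weight on $T$ makes the gain win. Suppose from now on, for a contradiction, that $\|T_n\|\,\|T\|^{n^2-1}<1$. The function $s\mapsto\|T_n\|^s\|T\|^{1-s}$ is continuous on $(0,1]$, and its value at $s=1/n^2$ is $(\|T_n\|\,\|T\|^{n^2-1})^{1/n^2}<1$. Fix $s\in(0,1/n^2)$ with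
\[
\kappa:=\|T_n\|^s\|T\|^{1-s}<1 .
\]
The function $\beta(\gamma)=(1-(n^2-1)\gamma)^s(1+\gamma)^{1-s}$ has $\beta(0)=1$ and $\beta'(0)=-s(n^2-1)+(1-s)=1-sn^2>0$. Fix $g_0>0$ with
\begin{equation}\label{eq:beta}
(n^2-1)g_0<1\qquad\text{and}\qquad\beta(\gamma)\ge1\quad\text{for }0\le\gamma\le g_0 .
\end{equation}

At points of $\Omega$ with $g\le g_0$, Lemma~\ref{lem:defect} and $Tf=(1+g)f$ give $f\le\beta(g)f\le|T_n(u^nf)|^s(Tf)^{1-s}$. If $g\le g_0$ on all of $\Omega$, then \eqref{eq:holder} yields $\|f\|\le\kappa\|f\|$, and the proof is finished. Where $g>g_0$ we only have $f\le(1+g_0)^{-1}Tf$, and adding the two bounds gives $1\le\kappa+(1+g_0)^{-1}\|T\|$, which is no contradiction when $\|T\|\ge1+g_0$. We need the same two estimates with both factors raised to a large power $L$: then $\beta(g)^L\ge1$ is still harmless, while $(1+g_0)^{-L}\|T\|$ is small. So fix $L>1$ with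
\begin{equation}\label{eq:L}
\kappa_L:=\kappa+(1+g_0)^{-L}\|T\|<1 .
\end{equation}

\subsection{Weights, and the estimate for $T$}\label{sub:weights}

To produce an $L$-th power, factor $f=V^{1/L}a^{1-1/L}$ and apply H\"older's inequality for the measure $M_x$: this gives $((1+g)f)^L(Ta)^{1-L}\le TV$. Now $V=f^La^{1-L}$, and $f^L(Ta)^{1-L}$ is the same expression with $Ta$ in place of $a$. The estimate therefore does not close up on one function, but it can be iterated along $a_k=T^kf$. On $\Omega$ put $q_k=f/a_k\in(0,1]$ and
\[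
V_k=f\,q_k^{L-1}=a_kq_k^L=f^La_k^{1-L},
\]
with $V_k=0$ off $\Omega$. These are the weights of Example~\ref{ex:five}. Since $0\le V_k\le f$, we have $V_k\in C(K)$. Also $V_0=f$, and on all of $K$
\begin{equation}\label{eq:factor}
f=V_k^{1/L}a_k^{1-1/L}.
\end{equation}
By \eqref{eq:factor}, Lemma~\ref{lem:kernel} with $\varphi=1$ and H\"older's inequality, $(1+g(x))f(x)=Tf(x)\le(TV_k(x))^{1/L}a_{k+1}(x)^{1-1/L}$ for $x\in\Omega$. Raising to the power $L$ and dividing by $a_{k+1}(x)^{L-1}$,
\begin{equation}\label{eq:first}
(1+g)^L\,V_{k+1}\le TV_k\qquad\text{on }\Omega .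
\end{equation}

\subsection{Three lines, and the estimate for $T_n$}\label{sub:lines}

We want the analogue of \eqref{eq:first} for $T_n$, starting from Lemma~\ref{lem:defect}. H\"older's inequality is of no use: it would put absolute values inside the integral and bound $|T_n(u^nf)|$ by values of $T$, not of $T_n$. But $a_k$, $f$ and $V_k$ are the values at $w=0,1,L$ of the analytic family $a_kq_k^w$, and complex interpolation keeps the phases. The usual three-lines theorem would bound the value at $w=1$ by a supremum over the line $\operatorname{Re}w=L$, and a pointwise supremum of functions $|T_nB_\tau|$ cannot be estimated through $\|T_n\|$ by the triangle inequality. An average over the line can, provided that the averaging measure is the same at all points $x$.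

\begin{lemma}\label{lem:lines}
Let $L>1$. There is a probability measure $P$ on $\mathbb R$, depending only on $L$, such that for every $G$ bounded and continuous on $\{0\le\operatorname{Re}w\le L\}$ and analytic inside,
\[
\sup_\tau|G(i\tau)|\le A\quad\Longrightarrow\quad|G(1)|\le A^{1-1/L}\Bigl(\int_{\mathbb R}|G(L+i\tau)|\,dP(\tau)\Bigr)^{1/L}.
\]
\end{lemma}

\begin{proof}
Recall that for a bounded Borel function $\psi$ on $\mathbb R$ the Poisson integral $\frac1\pi\int\frac{\eta\,\psi(t)\,dt}{(t-\xi)^2+\eta^2}$ is a bounded harmonic function of $\xi+i\eta$ in the upper half-plane that tends to $\psi(t_0)$ at each point of continuity $t_0$, and that the kernel has mass $1$. The map $w\mapsto e^{i\pi w/L}$ sends the open strip conformally onto the half-plane, the lines $\operatorname{Re}w=0$ and $\operatorname{Re}w=L$ homeomorphically onto the positive and the negative half-axis, and $1$ to $\xi+i\eta=e^{i\pi/L}$. So each bounded continuous $\psi$ on the boundary of the strip extends to a bounded function $p$, harmonic inside and continuous on the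 closed strip, with
\[
p(1)=\int\psi(i\tau)\,dP_0(\tau)+\int\psi(L+i\tau)\,dP_1(\tau)
\]
for positive measures $P_0,P_1$ of total mass $1$ depending only on $L$. The mass of $P_1$ is $\frac1\pi\int_{-\infty}^0\frac{\eta\,dt}{(t-\xi)^2+\eta^2}=\frac1\pi\bigl(\frac\pi2-\arctan\frac\xi\eta\bigr)=\frac1\pi\arg(\xi+i\eta)=\frac1L$. Put $P=LP_1$.

Let $G\not\equiv0$, $\varepsilon>0$, and let $p$ be the extension of $\psi=\log(|G|+\varepsilon)$. Then $d=\log|G|-p$ is subharmonic in the strip, bounded above, and has $\limsup\le0$ at every finite boundary point. For $0<c<\pi/L$ the function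
\[
b(w)=\operatorname{Re}\cos\bigl(c(w-\tfrac L2)\bigr)=\cos\bigl(c(\operatorname{Re}w-\tfrac L2)\bigr)\cosh(c\operatorname{Im}w)\ge\cos\tfrac{cL}2\,\cosh(c\operatorname{Im}w)
\]
is positive, harmonic, and tends to $\infty$ uniformly as $|\operatorname{Im}w|\to\infty$. For $\delta>0$, the maximum principle on tall rectangles gives $d-\delta b\le0$; letting $\delta\to0$, $d\le0$. At $w=1$, Jensen's inequality for the concave function $\log$ gives
\[
\log|G(1)|\le p(1)\le\bigl(1-\tfrac1L\bigr)\log(A+\varepsilon)+\tfrac1L\log\Bigl(\int|G(L+i\tau)|\,dP(\tau)+\varepsilon\Bigr).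
\]
Exponentiate and let $\varepsilon\to0$.
\end{proof}

On the line $\operatorname{Re}w=L$ the family $u^na_kq_k^w$ takes the values $B_\tau=u^nV_kq_k^{i\tau}$, extended by $0$ off $\Omega$. The extra factor $q_k^{i\tau}$ costs nothing, since $|B_\tau|=V_k\le f$; thus $B_\tau\in C(K)$ and $\|B_\tau\|=\|V_k\|$. From $|q^{i\tau}-q^{i\tau'}|\le|\tau-\tau'|\,|\log q|$ and $\max_{0<q\le1}q^{L-1}|\log q|=\frac1{e(L-1)}$ we get
\[
\|B_\tau-B_{\tau'}\|_\infty\le|\tau-\tau'|\,\frac{\|f\|_\infty}{e(L-1)} .
\]
With \eqref{eq:bilinear}, $\tau\mapsto|T_nB_\tau|$ is a bounded continuous map into $C(K)$, so the Bochner integral $W_k=\int|T_nB_\tau|\,dP(\tau)$ exists in $C(K)$. Point evaluations and the inclusion of $C(K)$ in $E_{\mathbb C}$ are bounded linear maps and commute with the integral. Hence $W_k(x)=\int|(T_nB_\tau)(x)|\,dP(\tau)$ and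
\begin{equation}\label{eq:W}
\|W_k\|\le\int\|T_nB_\tau\|\,dP(\tau)\le\|T_n\|\,\|V_k\| .
\end{equation}

\begin{lemma}\label{lem:second}
At all points of $\Omega$ with $(n^2-1)g<1$,
\begin{equation}\label{eq:second}
\bigl(1-(n^2-1)g\bigr)^L\,V_{k+1}\le W_k .
\end{equation}
\end{lemma}

\begin{proof}
Fix such a point $x$, and for $0\le\operatorname{Re}w\le L$ let
\[
G(w)=\int_{\mathbb T\times\Omega}\omega^nu(y)^n\,a_k(y)\,q_k(y)^w\,dM_x(\omega,y).
\]
The integrand is entire in $w$, and bounded in modulus by $a_k(y)$ because $0<q_k\le1$ and $\operatorname{Re}w\ge0$. So $G$ is bounded and continuous on the closed strip by dominated convergence, and analytic inside by the theorems of Fubini and Morera. By Lemma~\ref{lem:kernel}, $|G(i\tau)|\le Ta_k(x)=a_{k+1}(x)$, $G(L+i\tau)=(T_nB_\tau)(x)$ and $G(1)=T_n(u^nf)(x)$. Lemmas~\ref{lem:defect} and~\ref{lem:lines} give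
\[
0<\bigl(1-(n^2-1)g(x)\bigr)f(x)\le|G(1)|\le a_{k+1}(x)^{1-1/L}W_k(x)^{1/L}.
\]
Raise to the power $L$ and divide by $a_{k+1}(x)^{L-1}$.
\end{proof}

\subsection{Exponential decay of the weights}\label{sub:end}

At points of $\Omega$ with $g\le g_0$, the $s$-th power of \eqref{eq:second} times the $(1-s)$-th power of \eqref{eq:first} gives $\beta(g)^LV_{k+1}\le W_k^s(TV_k)^{1-s}$, and $\beta(g)\ge1$ by \eqref{eq:beta}. At points of $\Omega$ with $g>g_0$, \eqref{eq:first} gives $V_{k+1}\le(1+g_0)^{-L}TV_k$. Off $\Omega$, $V_{k+1}=0$. Hence on all of $K$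
\[
V_{k+1}\le W_k^s(TV_k)^{1-s}+(1+g_0)^{-L}\,TV_k .
\]
By \eqref{eq:holder}, \eqref{eq:W} and \eqref{eq:L}, $\|V_{k+1}\|\le\kappa_L\|V_k\|$, so $\|V_k\|\le\kappa_L^k\|f\|$. Since $f$ is a fixed geometric mean of $V_k$ and $a_k$, exponential decay of $V_k$ forces exponential growth of $a_k=T^kf$. Precisely, \eqref{eq:factor} and \eqref{eq:holder} give
\[
\|f\|\le\|V_k\|^{1/L}\|a_k\|^{1-1/L}\le\kappa_L^{k/L}\,\|T^k\|^{1-1/L}\,\|f\| .
\]
Dividing by $\|f\|\ne0$, taking $k$-th roots and letting $k\to\infty$, we obtain $1\le\kappa_L^{1/L}r(T)^{1-1/L}\le\kappa_L^{1/L}<1$. This contradiction proves Proposition~\ref{prop:key}. \qed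

\begin{remark}
(P2) gives $f\le Tf$ and the invariance of $C(K)$, and (P1) gives the positivity of $M_x$. The full strength of $r(T)\le1$ enters only in the last line: no bound on $\sup_k\|T^k\|$ is needed, only subexponential growth, and this is why no analogue of \eqref{eq:growth} appears. The hypothesis cannot be dropped. For $E=\mathbb R$ and $\Phi(\varphi)=\frac1{2\pi}\int_0^{2\pi}\varphi(e^{it})(2+2\cos t)\,dt$, (P1) and (P2) hold and $\Phi(\chi_1)=1$, but $\Phi(1)=2$ and $\Phi(\chi_n)=0$ for $|n|\ge2$.
\end{remark}

\section{Sets that occur as peripheral spectra}\label{sec:sets}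

\begin{proof}[Proof of Theorem~\ref{thm:sets}]
\emph{Necessity.} Spectra are closed, so $\Gamma$ is closed in both cases. For semigroups, $0\in\Gamma$ by Lemma~\ref{lem:bound} and $\mathbb Z\Gamma\subset\Gamma$ by Theorem~\ref{thm:semigroup}. For operators, the compact set $\sigma(Q)$ contains a point of modulus $r(Q)=1$, and $\Gamma$ is closed under powers by Theorem~\ref{thm:operator}.

\emph{Sufficiency.} We take countably many circles and rotate them at different speeds. Let $\mathcal B$ be the complex Banach lattice $L^2(\mathbb N\times\mathbb R/2\pi\mathbb Z)$, with counting measure times normalized Lebesgue measure. The functions $e_{j,l}$, equal to $e^{ilx}$ on the $j$-th circle and to $0$ elsewhere ($j\in\mathbb N$, $l\in\mathbb Z$), form an orthonormal basis. An operator that is diagonal in this basis, on its maximal domain, has as spectrum the closure of the set of its diagonal entries: for $\mu$ at positive distance from the entries $d_{j,l}$, the diagonal operator with entries $(\mu-d_{j,l})^{-1}$ is a bounded inverse of $\mu I$ minus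 the operator.

Let $\Gamma\subset\mathbb R$ be closed with $0\in\Gamma$ and $\mathbb Z\Gamma\subset\Gamma$, and let $(\alpha_j)_{j\in\mathbb N}$ be a dense sequence in $\Gamma$, repetitions allowed. Put $(S_tv)(j,x)=v(j,x+\alpha_jt)$. The operators $S_t$ are positive and unitary, form a group, and satisfy $S_te_{j,l}=e^{i\alpha_jlt}e_{j,l}$. The group is strongly continuous on the span of the basis, hence everywhere, and its generator is diagonal with entries $i\alpha_jl$. All $\alpha_jl$ lie in $\Gamma$, and those with $l=1$ are dense in $\Gamma$. So $\sigma(H)=i\Gamma$ and $m_H=0$.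

Let $\Gamma\subset\mathbb T$ be closed, nonempty and closed under integer powers, and let $(e^{i\theta_j})_{j\in\mathbb N}$ be dense in $\Gamma$. The operator $(Qv)(j,x)=v(j,x+\theta_j)$ is positive, unitary and diagonal with entries $e^{il\theta_j}\in\Gamma$, those with $l=1$ being dense in $\Gamma$. So $r(Q)=1$ and $\sigma(Q)=\Gamma$.
\end{proof}
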